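
\newtheorem{theorem}{Theorem}[section]
\newtheorem{lemma}[theorem]{Lemma}
\newtheorem{proposition}[theorem]{Proposition}
\newtheorem{corollary}[theorem]{Corollary}
\theoremstyle{definition}
\newtheorem{remark}[theorem]{Remark}
\numberwithin{equation}{section}

\title{Quasidiagonality relative to normed ideals larger than the Ma\v{c}aev ideal}


\begin{abstract}
A quasidiagonal operator is a block-diagonal operator plus a compact one. We show that no rate of decay can be imposed in general on the singular values of the compact part. Consequently, for every normed ideal $\mathcal J$ of compact operators other than the ideal of all compact operators, there is a quasidiagonal operator that is not block-diagonal plus an element of $\mathcal J$. In particular this happens for ideals strictly larger than the Ma\v{c}aev ideal. One quasidiagonal operator can serve any countable family of such ideals at once, but none serves all of them. The construction superposes, at infinitely many scales, matrices with a uniform commutator gap obtained from property (T) of $SL_3(\mathbb Z)$.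
\end{abstract}

\section{The question and the results}

Let $\mathcal H$ be a separable complex Hilbert space of infinite dimension, and let $\mathcal L(\mathcal H)$ and $\mathcal K(\mathcal H)$ be the bounded and the compact operators on $\mathcal H$. An operator $D\in\mathcal L(\mathcal H)$ is \emph{block-diagonal} if $D=D_1\oplus D_2\oplus\cdots$ for some decomposition $\mathcal H=\mathcal H_1\oplus\mathcal H_2\oplus\cdots$ with all $\mathcal H_j$ finite-dimensional. An operator $T\in\mathcal L(\mathcal H)$ is \emph{quasidiagonal} if $T=D+K$ with $D$ block-diagonal and $K$ compact.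

How small can the error $K$ be made? The natural scale is given by the singular values $s_1(K)\ge s_2(K)\ge\cdots$, which tend to $0$ for every compact $K$, and classes of compact operators defined by the decay of $s_n$ are organized by ideals. A \emph{normed ideal} is a two-sided ideal $\mathcal J\subset\mathcal K(\mathcal H)$ that contains the rank-one operators and is a Banach space under a norm $|\cdot|_{\mathcal J}$ with
\[
|AXB|_{\mathcal J}\le\|A\|\,|X|_{\mathcal J}\,\|B\|,\qquad |X|_{\mathcal J}\ge\|X\|,\qquad |X|_{\mathcal J}=\|X\|\ \text{ if } X \text{ has rank one},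
\]
for $X\in\mathcal J$ and $A,B\in\mathcal L(\mathcal H)$. We say that $T$ is \emph{quasidiagonal relative to $\mathcal J$} if $T=D+K$ with $D$ block-diagonal and $K\in\mathcal J$. The larger $\mathcal J$ is, the weaker is this requirement; for $\mathcal J=\mathcal K(\mathcal H)$ it is quasidiagonality itself.

The \emph{Ma\v{c}aev ideal} is
\[
\mathcal C_\omega^-=\Big\{K\in\mathcal K(\mathcal H):\ |K|_\omega^-=\sum_{n\ge1}\frac{s_n(K)}n<\infty\Big\}.
\]
It is known that some quasidiagonal operator is not quasidiagonal relative to $\mathcal C_\omega^-$. The question treated here is whether this can still happen for a normed ideal strictly larger than $\mathcal C_\omega^-$.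

\medskip
\noindent\textbf{What to expect.} Suppose that finite-rank projections $P_1\le P_2\le\cdots$ increase strongly to the identity and that the norms $\|[P_k,T]\|$ are summable. Then $T$ differs from a block-diagonal operator by a sum of finite-rank terms whose norms are at most $2\|[P_k,T]\|$ and whose ranks are at most $2\operatorname{rank}P_k$ (the computation is in Lemma \ref{lem:qd}). Passing to a subsequence makes the norms as small as we like, but nothing bounds the ranks. So this procedure gives no rate of decay for $s_n(K)$, and one may guess that there is none. The difficulty in proving this is that \emph{every} decomposition $T=D+K$ must be excluded. The guess is right.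

\begin{theorem}\label{thm:A}
Let $\varepsilon_n>0$ with $\varepsilon_n\to0$. There is a quasidiagonal $T\in\mathcal L(\mathcal H)$ such that, whenever $T=D+K$ with $D$ block-diagonal and $K$ compact,
\[
\limsup_{n\to\infty}\ s_n(K)/\varepsilon_n=\infty .
\]
\end{theorem}

\begin{theorem}\label{thm:B}
Let $\mathcal J$ be a normed ideal. Every quasidiagonal operator is quasidiagonal relative to $\mathcal J$ if and only if $\mathcal J=\mathcal K(\mathcal H)$. Moreover, for any countable family $\mathcal J_1,\mathcal J_2,\dots$ of normed ideals different from $\mathcal K(\mathcal H)$, there is one quasidiagonal operator that is not quasidiagonal relative to any $\mathcal J_i$.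
\end{theorem}

\begin{corollary}\label{cor:problem}
There are a normed ideal $\mathcal J_0$ with $\mathcal C_\omega^-\subsetneq\mathcal J_0\subsetneq\mathcal K(\mathcal H)$ and a quasidiagonal operator that is not quasidiagonal relative to $\mathcal J_0$. One may take
\[
\mathcal J_0=\Big\{K\in\mathcal K(\mathcal H):\ \sum_{n\ge1}\frac{s_n(K)}{n(1+\log n)}<\infty\Big\},
\]
with this sum as norm.
\end{corollary}

In Theorem \ref{thm:B} the countable family cannot be replaced by the family of all normed ideals different from $\mathcal K(\mathcal H)$.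

\begin{theorem}\label{thm:C}
For each quasidiagonal operator $T$ there is a normed ideal $\mathcal J$ with $\mathcal C_\omega^-\subsetneq\mathcal J\subsetneq\mathcal K(\mathcal H)$ such that $T$ is quasidiagonal relative to $\mathcal J$.
\end{theorem}

\noindent\textbf{Idea of the proof.} If $T=D+K$, the projections $P$ onto initial sums of blocks commute with $D$, so $[P,T]=[P,K]$, and the Hilbert--Schmidt norm of this commutator is controlled by the first $\operatorname{rank}P$ singular values of $K$ (Section \ref{sec:test}). It is therefore enough to bound $\|[P,T]\|_2$ from below for \emph{all} projections $P$ of large finite rank. A single matrix with a commutator gap, tensored with an identity, gives such a bound for all ranks up to half its size (Section \ref{sec:one}). Each such operator is block-diagonal, and superposing infinitely many of them, with coefficients tending to $0$ and rapidly growing sizes, covers all ranks while keeping $T$ quasidiagonal (Section \ref{sec:all}). Sections \ref{sec:A}--\ref{sec:C} prove the theorems.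

\section{Singular values and Lorentz ideals}\label{sec:prelim}

We use three textbook facts about singular values: $s_n(AXB)\le\|A\|s_n(X)\|B\|$; $|s_n(X)-s_n(Y)|\le\|X-Y\|$; and the sums $S_n(X)=\sum_{j\le n}s_j(X)$ are norms on $\mathcal K(\mathcal H)$ (the Ky Fan norms).

A \emph{Lorentz weight} is a nonincreasing sequence of positive numbers $w=(w_n)_{n\ge1}$ with $w_1=1$ and $\sum_nw_n=\infty$. Put $W_n=\sum_{j\le n}w_j$ and
\[
\mathcal J_w=\Big\{X\in\mathcal K(\mathcal H):\ |X|_w=\sum_{n\ge1}w_ns_n(X)<\infty\Big\}.
\]
The Ma\v{c}aev ideal is $\mathcal J_w$ for $w_n=1/n$. Such ideals are treated in \cite[Ch.~III, \S15]{GK}. The little we need is the following.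

\begin{lemma}\label{lem:lorentz}
Let $w,w'$ be Lorentz weights with partial sums $W_n,W_n'$.
\begin{enumerate}
\item[(a)] $\mathcal J_w$ is a normed ideal, and a projection of rank $n$ has norm $W_n$ in it.
\item[(b)] $\mathcal J_w\ne\mathcal K(\mathcal H)$.
\item[(c)] If $w'_n\le Mw_n$ for all $n$ and some constant $M$, then $\mathcal J_w\subset\mathcal J_{w'}$. If moreover $\sup_nW_n/W'_n=\infty$, the inclusion is strict.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Summation by parts gives
\[
\sum_{n\le N}w_ns_n(X)=\sum_{n<N}(w_n-w_{n+1})S_n(X)+w_NS_N(X),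
\]
a combination of norms with nonnegative coefficients. Letting $N\to\infty$, we see that $|\cdot|_w$ satisfies the triangle inequality. The inequality $|AXB|_w\le\|A\|\,|X|_w\,\|B\|$ follows from the same property of $s_n$. Since $w_1=1$, $|X|_w\ge s_1(X)=\|X\|$, with equality for rank one. For completeness, let $(X_l)$ be Cauchy in $|\cdot|_w$. It is Cauchy in operator norm and so converges in norm to a compact $X$. Given $\varepsilon>0$, for large $k,l$ and every $N$ we have $\sum_{n\le N}w_ns_n(X_l-X_k)\le\varepsilon$; let first $l\to\infty$ and then $N\to\infty$ to get $|X-X_k|_w\le\varepsilon$. The norm of a rank-$n$ projection is immediate.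

(b) If $\mathcal J_w=\mathcal K(\mathcal H)$, the identity map from $(\mathcal J_w,|\cdot|_w)$ to $(\mathcal K(\mathcal H),\|\cdot\|)$ is a bounded bijection of Banach spaces. By the open mapping theorem, $|X|_w\le M'\|X\|$ for all compact $X$ and some $M'$; projections of rank $n$ give $W_n\le M'$ for all $n$, contradicting $\sum w_n=\infty$.

(c) The inclusion holds because $|X|_{w'}\le M|X|_w$. If the two ideals were equal, the open mapping theorem would give $|X|_w\le M'|X|_{w'}$ for some $M'$, hence $W_n\le M'W_n'$ for all $n$.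
\end{proof}

\section{The commutator test}\label{sec:test}

For Hilbert--Schmidt operators we write $\langle X,Y\rangle=\operatorname{Tr}(Y^*X)$ and $\|X\|_2=\langle X,X\rangle^{1/2}$; $HS(L)$ is the Hilbert space of Hilbert--Schmidt operators on a Hilbert space $L$. Projections are orthogonal projections.

\begin{lemma}\label{lem:test}
Let $T=D+K$ with $K$ compact and $D$ block-diagonal with respect to $\mathcal H=\mathcal H_1\oplus\mathcal H_2\oplus\cdots$. Let $Q_r$ be the projection onto $\mathcal H_1\oplus\cdots\oplus\mathcal H_r$ and $N_r$ its rank. Then $N_r\to\infty$ and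
\[
\|[Q_r,T]\|_2^2\le2\sum_{j\le N_r}s_j(K)^2 .
\]
\end{lemma}

\begin{proof}
$N_r\to\infty$ because $\dim\mathcal H=\infty$. Write $Q=Q_r$, $N=N_r$. As $Q$ commutes with $D$,
\[
[Q,T]=[Q,K]=QK(1-Q)-(1-Q)KQ .
\]
The two terms are orthogonal in $HS(\mathcal H)$, so $\|[Q,T]\|_2^2\le\|QK\|_2^2+\|KQ\|_2^2$. Both $QK$ and $KQ$ have rank at most $N$, and their $j$-th singular values are at most $s_j(K)$.
\end{proof}

If $s_j(K)\le M\varepsilon_j$ for all $j$, the lemma gives, whenever $N_r\ge1$,
\begin{equation}\label{eq:beta}
\|[Q_r,T]\|_2\le\sqrt2\,M\,\beta_{N_r}\sqrt{N_r},\qquad \beta_N=\Big(\frac1N\sum_{j\le N}\varepsilon_j^2\Big)^{1/2},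
\end{equation}
and $\beta_N\to0$ if $\varepsilon_j\to0$. So we want a quasidiagonal $T$ for which $\|[P,T]\|_2/\sqrt N$ is much larger than $\beta_N$ for every projection $P$ of large finite rank $N$. We ask for this at all large $N$, not just along a sequence, because $D$ is arbitrary and we have no control over which ranks $N_r$ occur.

\section{One scale: matrices with a commutator gap}\label{sec:one}

Let $L$ be a Hilbert space. We identify $HS(\mathbb C^n\otimes L)=HS(\mathbb C^n)\otimes HS(L)$ and let $F$ be the orthogonal projection onto $1\otimes HS(L)$, that is,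
\begin{equation}\label{eq:F}
F(Z\otimes Y)=\tfrac1n\operatorname{Tr}(Z)\,1\otimes Y .
\end{equation}
Suppose that $a\in M_n$ has a \emph{commutator gap} with constant $C>0$:
\begin{equation}\label{eq:gap}
\|X-F(X)\|_2\le C\,\|[X,a\otimes1]\|_2\qquad\text{for all self-adjoint }X\in HS(\mathbb C^n\otimes L).
\end{equation}
A self-adjoint operator that nearly commutes with $a\otimes 1$ is then close to one of the form $1\otimes Y$. The point is that a projection of nonzero rank small compared with $n$ cannot be close to such an operator.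

\medskip
\noindent\textbf{Rank one.} Let $P=|\xi\rangle\langle\xi|$ with $\xi=\sum_sf_s\otimes\xi_s$ a unit vector, where $(f_s)$ is an orthonormal basis of $\mathbb C^n$. Since $P=\sum_{s,t}|f_s\rangle\langle f_t|\otimes|\xi_s\rangle\langle\xi_t|$, formula \eqref{eq:F} gives
\[
F(P)=\tfrac1n\,1\otimes\rho,\qquad \rho=\sum_s|\xi_s\rangle\langle\xi_s|,\qquad \operatorname{Tr}\rho=\sum_s\|\xi_s\|^2=1 .
\]
Thus $\|F(P)\|_2^2=\frac1{n^2}\cdot n\operatorname{Tr}\rho^2\le\frac1n$. As $F$ is an orthogonal projection, $\|P-F(P)\|_2^2\ge1-\frac1n$, and \eqref{eq:gap} yields $\|[P,a\otimes1]\|_2\ge C^{-1}(1-\frac1n)^{1/2}$: if $n\ge2$, no unit vector spans a nearly reducing subspace for $a\otimes1$. The same works for any rank $N<n$.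

\begin{lemma}\label{lem:count}
Let $P$ be a projection of finite rank $N$ on $\mathbb C^n\otimes L$. Then $\|F(P)\|_2^2\le N^2/n$. Consequently $\|P-F(P)\|_2^2\ge N-N^2/n$.
\end{lemma}

\begin{proof}
Write $P$ as a sum of $N$ rank-one projections. By the computation above, $F$ maps each of them to an operator of norm $\frac1n\|\rho\|\le\frac1n$. Hence $\|F(P)\|\le N/n$, and
\[
\|F(P)\|_2^2=\langle F(P),P\rangle=\operatorname{Tr}(PF(P))\le N\cdot\frac Nn .
\]
The last claim follows from $\|P\|_2^2=N$.
\end{proof}

So \eqref{eq:gap} implies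
\begin{equation}\label{eq:onescale}
\|[P,a\otimes1]\|_2\ge\frac1C\sqrt{N/2}\qquad\text{whenever }\operatorname{rank}P=N\le n/2 .
\end{equation}
At $N=n$ there is no bound: for a rank-one projection $Q$ on $L$, the projection $1\otimes Q$ of rank $n$ commutes with $a\otimes1$. This is what makes $a\otimes1$ block-diagonal when $L$ is separable and infinite-dimensional, and what makes further scales necessary.

We need gaps with a constant that does not depend on the size.

\begin{lemma}\label{lem:gap}
There are a constant $C\ge1$, an infinite set $\mathcal M\subset\mathbb N$ of integers $\ge6$, and for each $m\in\mathcal M$ a matrix $a\in M_m$ with $\|a\|\le1$ such that \eqref{eq:gap} holds with $n=m$ for every Hilbert space $L$.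
\end{lemma}

The matrix $a$ will be assembled from two unitaries that generate an irreducible representation of $SL_3(\mathbb Z)$ on $\mathbb C^m$.

\begin{remark}
Two features of the lemma deserve comment. First, for $L=\mathbb C$ and $m\ge2$, \eqref{eq:gap} cannot hold for all $X\in M_m$: if it did, $a$ could not be scalar (take $X$ any nonscalar matrix), and then $X=a$ would violate it. Self-adjointness of $X$ is what lets one matrix $a$ replace a pair of unitaries. Second, irreducibility of a pair of unitaries $u,v\in M_m$ alone does not give a bound of $\|X-F(X)\|_2$ by $\max(\|[X,u]\|_2,\|[X,v]\|_2)$ with a constant independent of $m$. With $\zeta=e^{2\pi i/m}$, $m\ge3$, the diagonal unitary $u=\operatorname{diag}(1,\zeta,\dots,\zeta^{m-1})$ and the cyclic shift $v$ generate $M_m$. The self-adjoint matrix $X=v+v^*$ has trace $0$ and $\|X\|_2=\sqrt{2m}$; it commutes with $v$, and $\|[X,u]\|_2\le2|1-\zeta|\sqrt m=\sqrt2\,|1-\zeta|\,\|X\|_2$, where $|1-\zeta|\to0$ as $m\to\infty$. Here property (T) supplies the missing uniformity.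
\end{remark}

Recall that a discrete group $\Gamma$ has Kazhdan's \emph{property (T)} if there are a finite set $S\subset\Gamma$ and $\kappa>0$ such that, for every unitary representation $\sigma$ of $\Gamma$ without nonzero invariant vectors,
\begin{equation}\label{eq:kazhdan}
\max_{g\in S}\|\sigma(g)\xi-\xi\|\ge\kappa\|\xi\|\qquad\text{for all vectors }\xi .
\end{equation}
If this holds for some $S$, it holds, with another $\kappa>0$, for every finite generating set $S'$: if each $g\in S$ is a product of at most $\ell$ elements of $S'\cup S'^{-1}$, the triangle inequality bounds $\|\sigma(g)\xi-\xi\|$ by $\ell\max_{g'\in S'}\|\sigma(g')\xi-\xi\|$. The group $SL_3(\mathbb Z)$ has property (T). See \cite[Prop.~1.3.2 and Ch.~4]{BHV} for both facts.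

\begin{proof}[Proof of Lemma \ref{lem:gap}]
\emph{Two generators.} Let $\Gamma=SL_3(\mathbb Z)$ and, for $i\ne j$, let $x_{ij}\in\Gamma$ be the elementary matrix with ones on the diagonal and at $(i,j)$ and zeros elsewhere. Put $x=x_{12}$ and let $y$ be the permutation matrix of the cycle $1\to2\to3\to1$, of determinant $1$. Conjugating $x$ by powers of $y$ gives $x_{12},x_{23},x_{31}$. Their group commutators $[x_{12},x_{23}]=x_{13}$, $[x_{23},x_{31}]=x_{21}$, $[x_{31},x_{12}]=x_{32}$ are the remaining elementary matrices, and these six generate $\Gamma$. So $\{x,y\}$ generates $\Gamma$, and \eqref{eq:kazhdan} holds for $S=\{x,y\}$ with some $\kappa>0$.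

\emph{Irreducible representations of unbounded dimension.} Let $p$ be a prime. Elementary matrices generate $SL_3(\mathbb F_p)$ and lift to $\Gamma$, so $\Gamma$ maps onto $SL_3(\mathbb F_p)$. The latter acts on the projective plane $\mathbb P^2(\mathbb F_p)$, which has $p^2+p+1$ points. The action is $2$-transitive: representatives of two distinct points are linearly independent, so one ordered pair can be carried to any other by an invertible matrix, and scaling the image of a third basis vector makes its determinant $1$. A matrix commutes with the permutation representation exactly when its entries are constant on the orbits of ordered pairs of points. There are two such orbits (equal and distinct pairs), so the commutant has dimension $2$. The permutation representation is the direct sum of its restrictions to the constants and to their orthocomplement, so its commutant contains the direct sum of the commutants of the two; hence the commutant on the orthocomplement has dimension $1$. Thus the representation $\pi$ of $\Gamma$ on the orthocomplement, of dimension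 $m=p^2+p\ge6$, is irreducible. Let $\mathcal M$ be the set of all $p^2+p$ with $p$ prime.

\emph{The gap for two unitaries.} Fix $m\in\mathcal M$ and $L$. Let $\sigma(g)X=(\pi(g)\otimes1)X(\pi(g)\otimes1)^*$, a unitary representation on $HS(\mathbb C^m)\otimes HS(L)$ that acts on the first factor only. Its invariant vectors form the tensor product of the commutant of $\pi$ with $HS(L)$, which by Schur's lemma is $1\otimes HS(L)=\operatorname{ran}F$. So $\sigma$ has no nonzero invariant vectors on the invariant subspace $(\operatorname{ran}F)^\perp$, which contains $X-F(X)$. Since $\sigma(g)F(X)=F(X)$, \eqref{eq:kazhdan} gives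
\begin{equation}\label{eq:twounitaries}
\kappa\,\|X-F(X)\|_2\le\max_{g\in\{x,y\}}\|\sigma(g)X-X\|_2=\max_{g\in\{x,y\}}\|[X,\pi(g)\otimes1]\|_2 .
\end{equation}

\emph{From two unitaries to one matrix.} Write $\pi(x)=e^{ih_1}$, $\pi(y)=e^{ih_2}$ with $h_l=h_l^*$ and $\|h_l\|\le\pi$, and set $a=(h_1+ih_2)/2\pi$, so that $\|a\|\le1$; here and below, $\pi$ without an argument is the number. We suppress $\otimes1$. Integrating $\frac{d}{ds}\big(e^{ish}Xe^{i(1-s)h}\big)=-i\,e^{ish}[X,h]e^{i(1-s)h}$ over $[0,1]$ gives
\[
[X,e^{ih}]=i\int_0^1e^{ish}[X,h]e^{i(1-s)h}\,ds ,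
\]
hence $\|[X,\pi(x)]\|_2\le\|[X,h_1]\|_2$ and $\|[X,\pi(y)]\|_2\le\|[X,h_2]\|_2$. Now let $X=X^*$ and $Z=[X,a]$. Then $[X,h_l]^*=-[X,h_l]$, so
\[
2\pi Z=[X,h_1]+i[X,h_2],\qquad 2\pi Z^*=-[X,h_1]+i[X,h_2] .
\]
Thus $[X,h_1]=\pi(Z-Z^*)$ and $i[X,h_2]=\pi(Z+Z^*)$, so $\|[X,h_l]\|_2\le2\pi\|Z\|_2$ for $l=1,2$. Together with \eqref{eq:twounitaries}, this gives \eqref{eq:gap} with $C=\max(1,2\pi/\kappa)$, which does not depend on $m$ or $L$.
\end{proof}

\section{All scales: the operator}\label{sec:all}

Let $C$ and $\mathcal M$ be as in Lemma \ref{lem:gap}, and put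
\[
\theta=\frac1{5C}\le\frac15,\qquad t_j=\theta^j\quad(j\ge0).
\]
Since $\theta/(1-\theta)=1/(5C-1)\le1/(4C)$,
\begin{equation}\label{eq:tail}
\sum_{j>i}t_j=\frac{\theta}{1-\theta}\,t_i\le\frac{t_i}{4C}\qquad(i\ge0).
\end{equation}
Let $m_1,m_2,\dots\in\mathcal M$ be arbitrary for now, and set $n_k=m_1\cdots m_k$, $n_0=1$. Fix unit vectors $\omega_j\in\mathbb C^{m_j}$ and let $\mathcal H=\bigotimes_{j\ge1}(\mathbb C^{m_j},\omega_j)$ be the infinite tensor product along them: the completion of the union of the spaces $\mathbb C^{m_1}\otimes\cdots\otimes\mathbb C^{m_k}$, where each is embedded in the next by $\eta\mapsto\eta\otimes\omega_{k+1}$. It is separable and infinite-dimensional. All such Hilbert spaces are unitarily equivalent, so it may serve as our $\mathcal H$. For each $k\ge0$,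
\[
\mathcal H=\mathbb C^{n_k}\otimes\mathcal H'_k,\qquad\mathcal H'_k=\bigotimes_{j>k}(\mathbb C^{m_j},\omega_j).
\]
Let $a_j$ be the matrix of Lemma \ref{lem:gap} for $m_j$, acting on the $j$-th factor, and put
\[
T=\sum_{j\ge1}t_ja_j ,
\]
a norm-convergent series.

\begin{lemma}\label{lem:qd}
$T$ is quasidiagonal.
\end{lemma}

\begin{proof}
Let $P_k$ be the projection onto $\mathbb C^{n_k}\otimes\omega_{k+1}\otimes\omega_{k+2}\otimes\cdots$. It has rank $n_k$, and $P_k\uparrow1$ strongly. It commutes with $a_j$ for $j\le k$, so $\gamma_k=\|[P_k,T]\|\le2\sum_{j>k}t_j$ and $\sum_k\gamma_k<\infty$ by \eqref{eq:tail}. Put $\Delta_1=P_1$, $\Delta_{k+1}=P_{k+1}-P_k$ for $k\ge1$, and $D=\sum_{k\ge1}\Delta_kT\Delta_k$, a block-diagonal operator. Expanding $P_{k+1}TP_{k+1}$ with $P_{k+1}=P_k+\Delta_{k+1}$ and adding up over $1\le k<r$,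
\[
P_rTP_r-\sum_{i\le r}\Delta_iT\Delta_i=\sum_{k<r}\big(\Delta_{k+1}TP_k+P_kT\Delta_{k+1}\big).
\]
Here $\Delta_{k+1}TP_k=\Delta_{k+1}[T,P_k]P_k$ and $P_kT\Delta_{k+1}=P_k[P_k,T]\Delta_{k+1}$ have norm at most $\gamma_k$ and rank at most $n_k$. As $r\to\infty$ the right side converges in norm to a compact operator and the left side converges strongly to $T-D$. So $T-D$ is compact.
\end{proof}

We now bound $\|[P,T]\|_2$ from below. By \eqref{eq:onescale}, the term $t_1a_1$ would do for ranks $N\le n_1/2$ if it were alone. For $n_1/2<N\le n_2/2$ it may give nothing: if $N$ is a multiple of $n_1$, then $P$ may be of the form $1\otimes Q$. But if $P$ nearly commutes with $T$, then $a_1$ should force $P$ to be close to some $1\otimes Y$ on $\mathbb C^{m_1}\otimes\mathcal H_1'$, after which $a_2$ should force $Y$ to be close to some $1\otimes Y'$ on $\mathbb C^{m_2}\otimes\mathcal H_2'$; and that is impossible by Lemma \ref{lem:count} with $n=n_2$. To separate the scales, let $E_k$ be the orthogonal projection of $HS(\mathcal H)=HS(\mathbb C^{n_k})\otimes HS(\mathcal H'_k)$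 onto $1\otimes HS(\mathcal H'_k)$, that is,
\[
E_k(Z\otimes Y)=\tfrac1{n_k}\operatorname{Tr}(Z)\,1\otimes Y,\qquad E_0=\mathrm{id}.
\]

\begin{lemma}\label{lem:E}
For $k\ge1$ let $F_k$ be the projection $F$ of Section \ref{sec:one} for the $k$-th tensor factor, with $L$ the tensor product of all the other factors. Let $X\in HS(\mathcal H)$.
\begin{enumerate}
\item[(a)] $E_k=F_kE_{k-1}$ for $k\ge1$; the ranges of $E_0,E_1,E_2,\dots$ decrease; and $E_k(X^*)=E_k(X)^*$ for $k\ge0$.
\item[(b)] $E_k([X,a_j])=[E_k(X),a_j]$ for $j>k\ge0$.
\item[(c)] $E_k([X,a_j])=0$ for $1\le j\le k$.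
\end{enumerate}
\end{lemma}

\begin{proof}
By (conjugate-)linearity and continuity it suffices to consider elementary tensors. (a) The identity of $\mathbb C^{n_k}$ is the tensor product of the identities of $\mathbb C^{n_{k-1}}$ and $\mathbb C^{m_k}$, so averaging over the first $k-1$ factors and then over the $k$-th is averaging over the first $k$, and $1\otimes HS(\mathcal H_k')\subset1\otimes HS(\mathcal H_{k-1}')$. The claim on adjoints is clear from the formula. (b) For $j>k$, $a_j=1\otimes b$ on $\mathbb C^{n_k}\otimes\mathcal H_k'$, and both sides equal $\frac1{n_k}\operatorname{Tr}(Z)\,1\otimes[Y,b]$ for $X=Z\otimes Y$. (c) For $j\le k$, $a_j=b\otimes1$ on $\mathbb C^{n_k}\otimes\mathcal H_k'$, and $E_k([Z,b]\otimes Y)=\frac1{n_k}\operatorname{Tr}([Z,b])\,1\otimes Y=0$.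
\end{proof}

\begin{proposition}\label{prop:gap}
For every self-adjoint $X\in HS(\mathcal H)$ and every $k\ge1$,
\[
\|X-E_k(X)\|_2\le\frac{2C}{t_k}\,\|[X,T]\|_2 .
\]
\end{proposition}

\begin{proof}
The natural first step is to apply $E_{i-1}$ to $[X,T]$: this removes $a_j$ for $j<i$ and leaves $t_i[E_{i-1}(X),a_i]$ plus a tail of terms $t_j[E_{i-1}(X),a_j]$, $j>i$. By \eqref{eq:tail} the tail has norm at most $t_i\|X\|_2/(2C)$, but this bound is not good enough: after division by $t_i$ and use of Lemma \ref{lem:gap} it contributes an error $\frac12\|X\|_2$ at each of the $k$ levels. We therefore subtract the images under $E_{i-1}$ and $E_i$, which leaves in the tail only the part of $X$ that belongs to level $i$, where it can be absorbed. Put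
\[
X_i=E_i(X),\qquad Y_i=X_{i-1}-X_i,\qquad R=[X,T],\qquad R_i=E_{i-1}(R)-E_i(R).
\]
Since $R=\sum_jt_j[X,a_j]$ converges in $\|\cdot\|_2$, Lemma \ref{lem:E}(b),(c) gives, for $i\ge1$,
\[
E_{i-1}(R)=\sum_{j\ge i}t_j[X_{i-1},a_j],\qquad E_i(R)=\sum_{j>i}t_j[X_i,a_j],
\]
and therefore
\[
R_i=t_i[X_{i-1},a_i]+\sum_{j>i}t_j[Y_i,a_j].
\]
By Lemma \ref{lem:E}(a), $X_{i-1}$ is self-adjoint and $F_i(X_{i-1})=X_i$, so Lemma \ref{lem:gap} applied to $X_{i-1}$ and the $i$-th factor, together with $\|[Y_i,a_j]\|_2\le2\|Y_i\|_2$ and \eqref{eq:tail}, gives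
\[
\|Y_i\|_2\le C\,\|[X_{i-1},a_i]\|_2\le\frac C{t_i}\Big(\|R_i\|_2+2\|Y_i\|_2\sum_{j>i}t_j\Big)\le\frac C{t_i}\|R_i\|_2+\frac12\|Y_i\|_2 .
\]
Hence $\|Y_i\|_2\le\frac{2C}{t_i}\|R_i\|_2\le\frac{2C}{t_k}\|R_i\|_2$ for $i\le k$. Since the ranges of the projections $E_i$ decrease, the operators $E_{i-1}-E_i$ are mutually orthogonal projections on $HS(\mathcal H)$, so
\[
\|X-E_k(X)\|_2^2=\sum_{i\le k}\|Y_i\|_2^2\le\Big(\frac{2C}{t_k}\Big)^2\sum_{i\le k}\|R_i\|_2^2\le\Big(\frac{2C}{t_k}\Big)^2\|R\|_2^2 .\qedhere
\]
\end{proof}

\begin{corollary}\label{cor:lower}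
If $P$ is a projection of finite rank $N\ge1$ and $k\ge1$ satisfies $n_k\ge2N$, then $\|[P,T]\|_2\ge\dfrac{t_k}{4C}\sqrt N$.
\end{corollary}

\begin{proof}
By Lemma \ref{lem:count} with $n=n_k$ and $L=\mathcal H_k'$, $\|P-E_k(P)\|_2^2\ge N-N^2/n_k\ge N/2$. Proposition \ref{prop:gap} with $X=P$ gives $\|[P,T]\|_2\ge\frac{t_k}{2C}\sqrt{N/2}\ge\frac{t_k}{4C}\sqrt N$.
\end{proof}

The bound involves the coefficient $t_k$ but not the sizes $m_j$, which are still free. This is where the uniformity of $C$ matters. If the gap constant depended on $m_i$, the absorption step would ask for $t_{i+1}$ small compared with a quantity depending on $m_i$, while in the next section $m_i$ has to be chosen large depending on $t_{i+1}$; the choice would be circular.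

\section{Proof of Theorem \ref{thm:A}}\label{sec:A}

Let $\beta_N$ be as in \eqref{eq:beta}. Then $\beta_N>0$, and $\beta_N\to0$ because $\varepsilon_j^2\to0$. The numbers $C$ and $t_k$ are fixed and $\mathcal M$ is infinite, so we can choose $m_1,m_2,\dots\in\mathcal M$ inductively, each so large that
\begin{equation}\label{eq:choice}
\beta_N\le\frac{t_{k+1}}{4C(k+1)}\qquad\text{for all }N>n_k/2\qquad(k=1,2,\dots).
\end{equation}
Let $T$ be the resulting operator, which is quasidiagonal by Lemma \ref{lem:qd}.

For $N>n_1/2$ let $k(N)$ be the least $k$ with $n_k\ge2N$. Then $k(N)\ge2$, $N>n_{k(N)-1}/2$, and $k(N)\to\infty$ as $N\to\infty$. Corollary \ref{cor:lower} with $k=k(N)$ and \eqref{eq:choice} with $k=k(N)-1$ show that every projection $P$ of finite rank $N>n_1/2$ satisfies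
\begin{equation}\label{eq:win}
\|[P,T]\|_2\ge\frac{t_{k(N)}}{4C}\sqrt N\ge k(N)\,\beta_N\sqrt N .
\end{equation}

Let $T=D+K$ with $D$ block-diagonal and $K$ compact, and suppose that $\limsup_ns_n(K)/\varepsilon_n<\infty$. Then $s_j(K)\le M\varepsilon_j$ for all $j$ and some $M$. With $Q_r$ and $N_r$ as in Lemma \ref{lem:test}, inequalities \eqref{eq:beta} and \eqref{eq:win} give, for all large $r$,
\[
k(N_r)\,\beta_{N_r}\sqrt{N_r}\le\|[Q_r,T]\|_2\le\sqrt2\,M\,\beta_{N_r}\sqrt{N_r},
\]
so $k(N_r)\le\sqrt2\,M$. This contradicts $N_r\to\infty$ and $k(N)\to\infty$. \qed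

\section{From rates of decay to ideals}\label{sec:B}

To deduce Theorem \ref{thm:B} we need to know that a normed ideal other than $\mathcal K(\mathcal H)$ does impose a rate of decay. The rate comes from the norms of projections. For a normed ideal $\mathcal J$ and $n\ge1$ let $\varphi_{\mathcal J}(n)=|Q|_{\mathcal J}$, where $Q$ is a projection of rank $n$. By unitary invariance of the norm this depends only on $n$. If $Q\le Q'$ then $Q=QQ'$ and $|Q|_{\mathcal J}\le|Q'|_{\mathcal J}$, so $\varphi_{\mathcal J}$ is nondecreasing; and $\varphi_{\mathcal J}(n)\ge\|Q\|=1$.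

\begin{lemma}\label{lem:phi}
Let $\mathcal J$ be a normed ideal.
\begin{enumerate}
\item[(a)] If $\mathcal J\ne\mathcal K(\mathcal H)$, then $\varphi_{\mathcal J}(n)\to\infty$.
\item[(b)] If $K\in\mathcal J$, then $s_j(K)\,\varphi_{\mathcal J}(j)\le|K|_{\mathcal J}$ for all $j$.
\end{enumerate}
\end{lemma}

\begin{proof}
(a) Since $\varphi_{\mathcal J}$ is monotone, it suffices to show that $\varphi_{\mathcal J}\le M$ implies $\mathcal J=\mathcal K(\mathcal H)$. If $X$ has finite rank and $Q$ is the projection onto $(\ker X)^\perp$, then $|X|_{\mathcal J}=|XQ|_{\mathcal J}\le M\|X\|$. Hence, if finite-rank operators $X_l$ converge in norm to a compact $X$, they form a Cauchy sequence for $|\cdot|_{\mathcal J}$. Its limit in $\mathcal J$ is $X$, because $|\cdot|_{\mathcal J}\ge\|\cdot\|$. So $X\in\mathcal J$.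

(b) We may assume $s_j(K)>0$. Let $(e_i)$ and $(f_i)$ be orthonormal systems with $Ke_i=s_i(K)f_i$ for $i\le j$. Let $Q$ be the projection onto the span of $e_1,\dots,e_j$, and define $A$ by $Af_i=s_i(K)^{-1}e_i$ for $i\le j$ and $A=0$ on $\{f_1,\dots,f_j\}^\perp$. Then $AKQ=Q$ and $\|A\|=s_j(K)^{-1}$, so $\varphi_{\mathcal J}(j)=|AKQ|_{\mathcal J}\le s_j(K)^{-1}|K|_{\mathcal J}$.
\end{proof}

\begin{proof}[Proof of Theorem \ref{thm:B}]
If $\mathcal J=\mathcal K(\mathcal H)$, every quasidiagonal operator is quasidiagonal relative to $\mathcal J$ by definition. The converse is the second statement for a constant family, so we prove that statement. Let $\mathcal J_i\ne\mathcal K(\mathcal H)$ for $i=1,2,\dots$. By Lemma \ref{lem:phi}(a) we can choose $p_1<p_2<\cdots$ with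
\[
\varphi_{\mathcal J_i}(n)\ge l\qquad\text{for all }i\le l\text{ and }n\ge p_l .
\]
Let $g(n)=l$ for $p_l\le n<p_{l+1}$ and $g(n)=1$ for $n<p_1$. Then $g(n)\to\infty$. If $n\ge p_i$, then $p_l\le n<p_{l+1}$ for some $l\ge i$, so $\varphi_{\mathcal J_i}(n)\ge l=g(n)$.

Let $T$ be the operator of Theorem \ref{thm:A} for $\varepsilon_n=1/g(n)$. If $T=D+K$ with $D$ block-diagonal and $K\in\mathcal J_i$, then by Lemma \ref{lem:phi}(b), for all $n\ge p_i$,
\[
s_n(K)\le\frac{|K|_{\mathcal J_i}}{\varphi_{\mathcal J_i}(n)}\le|K|_{\mathcal J_i}\,\varepsilon_n ,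
\]
contradicting Theorem \ref{thm:A}. So $T$ is not quasidiagonal relative to any $\mathcal J_i$.
\end{proof}

\begin{proof}[Proof of Corollary \ref{cor:problem}]
Let $w'_n=\frac1{n(1+\log n)}$. Then $w'_1=1$ and $w'$ is decreasing. Since $\log(1+\log x)$ has derivative $\frac1{x(1+\log x)}$, comparison with the integral gives
\[
\log\big(1+\log(n+1)\big)\le W_n'\le1+\log(1+\log n).
\]
In particular $\sum w'_n=\infty$, so $w'$ is a Lorentz weight, and $\mathcal J_0=\mathcal J_{w'}$ is a normed ideal different from $\mathcal K(\mathcal H)$ by Lemma \ref{lem:lorentz}(a),(b). Compare it with $w_n=1/n$: here $w'_n\le w_n$, and $W_n\ge\log n$, so $W_n/W'_n\to\infty$. By Lemma \ref{lem:lorentz}(c), $\mathcal C_\omega^-\subsetneq\mathcal J_0$. Now apply Theorem \ref{thm:B} to $\mathcal J_0$.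
\end{proof}

\section{Proof of Theorem \ref{thm:C}}\label{sec:C}

Given $T=D+K$ with $D$ block-diagonal and $K$ compact, we look for a Lorentz weight $w$ for which $K\in\mathcal J_w$. Since $s_n=s_n(K)\to0$, a weight that spreads unit masses over long enough blocks will do. Making the blocks grow fast keeps $w_n\le2/n$ and makes the partial sums of $w$ grow much more slowly than $\log n$, so that the ideal is strictly larger than $\mathcal C_\omega^-$.

Put $N_0=1$, $N_1=2$, and for $i\ge1$ choose $N_{i+1}$ with
\[
N_{i+1}\ge(i+2)N_i\qquad\text{and}\qquad s_{N_{i+1}}\le2^{-i}.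
\]
Let $w_n=1/(N_{i+1}-N_i)$ for $N_i\le n<N_{i+1}$, $i\ge0$.

\emph{$w$ is a Lorentz weight.} We have $w_1=1$. For $i\ge1$, $N_{i+1}-N_i\ge(i+1)N_i\ge N_i-N_{i-1}$, so $w$ is nonincreasing. Each block $N_i\le n<N_{i+1}$ contributes $1$ to $\sum w_n$, which therefore diverges. By Lemma \ref{lem:lorentz}(a),(b), $\mathcal J=\mathcal J_w$ is a normed ideal and $\mathcal J\ne\mathcal K(\mathcal H)$.

\emph{$T$ is quasidiagonal relative to $\mathcal J$.} On the block starting at $N_i$ we have $s_n\le s_{N_i}$, so
\[
\sum_nw_ns_n\le\sum_{i\ge0}s_{N_i}\le s_1+s_2+\sum_{i\ge1}2^{-i}<\infty .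
\]
Thus $K\in\mathcal J$.

\emph{$\mathcal C_\omega^-\subsetneq\mathcal J$.} Since $N_{i+1}\ge2N_i$ for all $i\ge0$, for $N_i\le n<N_{i+1}$ we get $w_n\le2/N_{i+1}\le2/n$. So the weight $w$ is at most twice the weight $1/n$, and $\mathcal C_\omega^-\subset\mathcal J$ by Lemma \ref{lem:lorentz}(c). For strictness we compare partial sums up to $N_i-1$, $i\ge1$: for $w$ the sum is $i$, and for the weight $1/n$ it is $\sum_{n<N_i}\frac1n\ge\log N_i$. By induction $N_i\ge(i+1)!$ for $i\ge1$, and $\log((i+1)!)/i\to\infty$. By Lemma \ref{lem:lorentz}(c) the inclusion is strict. \qed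

\begin{thebibliography}{9}
\bibitem{BHV} Bekka, de la Harpe, Valette, \emph{Kazhdan's Property (T)}.
\bibitem{GK} Gohberg, Krein, \emph{Introduction to the Theory of Linear Nonselfadjoint Operators}.
\end{thebibliography}

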